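\title{Two edges of a random connected subgraph can be positively correlated}

\begin{abstract}
We disprove the conjecture that any two edges of a finite graph are negatively correlated in a uniformly random connected spanning subgraph. The counterexample is a subdivision of an explicit graph on twelve vertices. Subdividing edges turns the count into a weighted count with small edge weights, whose leading term is the correlation in a random spanning tree. We glue two symmetric four-terminal networks so that this term vanishes, and we prove that the sign of the next term is the sign of a product of two numbers, one for each network. The same graphs give counterexamples of arbitrarily large girth and maximum degree five, counterexamples for every edge weight, and counterexamples to negative correlation for independent sets of cographic, hence regular, matroids.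
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $G=(V,E)$ be a finite graph. We call an edge set $A\subseteq E$ \emph{connected} if the spanning subgraph $(V,A)$ is connected. For $X\subseteq E$ let $j_X(G)$ be the number of connected sets $A\supseteq X$, and write $j(G)=j_\emptyset(G)$, $j_e(G)=j_{\{e\}}(G)$ and $j_{ef}(G)=j_{\{e,f\}}(G)$. The following conjecture has been posed in print.

\medskip
\noindent\textbf{Conjecture.} \emph{For every finite graph $G$ and all distinct edges $e,f$ of $G$,}
\begin{equation}\label{eq:conj}
j_e(G)\,j_f(G)-j_{ef}(G)\,j(G)\ \ge\ 0 .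
\end{equation}

If $G$ is disconnected, all four numbers vanish. If $G$ is connected, choose a connected set $A$ uniformly at random and divide \eqref{eq:conj} by $j(G)^2$: the inequality says that $\Pr(e,f\in A)\le\Pr(e\in A)\Pr(f\in A)$. This is a natural guess. In a uniformly random subset of $E$ the edges are independent; under the condition of connectedness they appear to act as substitutes, since the presence of $f$ leaves less to be connected and so should make $e$ less needed. The simplest cases agree. For a tree all four numbers equal $1$ and the left side of \eqref{eq:conj} is $0$. For a cycle with $n\ge3$ edges the connected sets are $E$ and the $n$ sets $E\setminus\{g\}$, so the left side is $n\cdot n-(n-1)(n+1)=1$. Moreover, the corresponding inequality for spanning trees, the minimal connected sets, follows from a short electrical argument, which we recall in Proposition~\ref{prop:trees}.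

The conjecture is nevertheless false. Let $\Gamma$ be the graph on the twelve vertices $1,2,3,4,z,w,\ell_1,\ell_2,r_1,r_2,u,v$ with the edges $e=uv$ and $f=zw$ and the following $22$ edges $g$, each carrying a number $c_g\in\{1,2\}$:
\begin{itemize}
\item $c_g=2$ for the $18$ edges $zi,\ wi$ $(1\le i\le4)$;\quad $1\ell_k,\ 3\ell_k,\ 2r_k,\ 4r_k$ $(k=1,2)$;\quad $\ell_1r_1,\ \ell_2r_2$;
\item $c_g=1$ for the $4$ edges $\ell_1u,\ ur_2,\ \ell_2v,\ vr_1$.
\end{itemize}
Figure~\ref{fig:gamma} shows $\Gamma$ cut into two pieces along $\{1,2,3,4\}$. For an integer $M\ge1$ let $G_M$ be obtained from $\Gamma$ by replacing every edge with $c_g=2$ by a path of $M$ edges and every edge with $c_g=1$ by a path of $2M$ edges; the edges $e$ and $f$ are not subdivided.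

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.9,
  term/.style={draw,fill=black,rectangle,inner sep=2pt},
  inn/.style={draw,fill=white,circle,inner sep=1.6pt}]
\node[term,label=left:$1$] (a1) at (-0.6,0) {};
\node[term,label=left:$3$] (a3) at (0.6,0) {};
\node[term,label=right:$2$] (a2) at (5.4,0) {};
\node[term,label=right:$4$] (a4) at (6.6,0) {};
\node[inn,label=above:$\ell_1$] (l1) at (1.5,1.3) {};
\node[inn,label=below:$\ell_2$] (l2) at (1.5,-1.3) {};
\node[inn,label=above:$r_1$] (r1) at (4.5,1.3) {};
\node[inn,label=below:$r_2$] (r2) at (4.5,-1.3) {};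
\node[inn,label=above right:$u$] (u) at (2.4,0.52) {};
\node[inn,label=below right:$v$] (v) at (2.4,-0.52) {};
\draw[very thick] (a1)--(l1)--(a3)--(l2)--(a1) (a2)--(r1)--(a4)--(r2)--(a2) (l1)--(r1) (l2)--(r2);
\draw (l1)--(u)--(r2) (l2)--(v)--(r1);
\draw[dashed] (u)--node[left]{$e$}(v);
\node[term,label=left:$1$] (b1) at (8.2,0) {};
\node[term,label=left:$2$] (b2) at (9.2,0) {};
\node[term,label=right:$3$] (b3) at (10.2,0) {};
\node[term,label=right:$4$] (b4) at (11.2,0) {};
\node[inn,label=above:$z$] (z) at (9.7,1.3) {};
\node[inn,label=below:$w$] (w) at (9.7,-1.3) {};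
\draw[very thick] (z)--(b1)--(w) (z)--(b2)--(w) (z)--(b3)--(w) (z)--(b4)--(w);
\draw[dashed] (z)--node[right]{$f$}(w);
\end{tikzpicture}
\caption{The graph $\Gamma$ is obtained by identifying the equally numbered square vertices of the two pieces. Thick edges have $c_g=2$, thin edges have $c_g=1$, and the dashed edges are $e$ and $f$. The solid edges form the gadgets $Y$ (left) and $W$ (right). In each piece, reflection in the horizontal axis fixes $1,2,3,4$ and exchanges the ends of the dashed edge.}
\label{fig:gamma}
\end{figure}

\begin{theorem}\label{thm:main}
For every $M\ge10^{20}$,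
\[
j_e(G_M)\,j_f(G_M)-j_{ef}(G_M)\,j(G_M)<0 .
\]
In particular the conjecture is false.
\end{theorem}

The same graphs show that sparsity, a change of edge weight, and passing to the dual matroid do not rescue the inequality. Recall that the \emph{cographic matroid} $M^*(G)$ of a connected graph $G$ has ground set $E$, and that $I\subseteq E$ is independent in it if and only if $E\setminus I$ is connected. Cographic matroids are \emph{regular}, that is, representable over every field.

\begin{theorem}\label{thm:strong}
\begin{enumerate}
\item[(a)] For every $k$ there is a simple graph of girth greater than $k$ and maximum degree $5$, with two disjoint edges $e,f$, that violates \eqref{eq:conj}.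
\item[(b)] Let $\lambda>0$ and choose a connected set $A$ with probability proportional to $\lambda^{|A|}$; this is bond percolation with $p=\lambda/(1+\lambda)$ conditioned on connectedness. For all $M\ge10^{20}\max(1,\lambda)$, the events $e\in A$ and $f\in A$ are strictly positively correlated in $G_M$.
\item[(c)] Let $M\ge10^{20}$, let $i_X$ be the number of independent sets of $M^*(G_M)$ containing $X$, and let $i=i_\emptyset$. Then $i_ei_f-i_{ef}\,i<0$. So negative correlation for uniformly random independent sets fails for cographic, hence for regular, matroids.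
\end{enumerate}
\end{theorem}

The proof has three parts. Long subdivisions replace the count in $G_M$ by a weighted count in $\Gamma$ with weights $\varepsilon c_g$, where $\varepsilon=1/(2M)$, and the correlation becomes a polynomial in $\varepsilon$ (Section~\ref{sec:small}). Its lowest possible coefficient is the spanning tree correlation, which never has the sign that we want, so the best we can do is to make it vanish and to control the next coefficient. For graphs glued from two four-terminal networks, each with a symmetry as in Figure~\ref{fig:gamma}, this next coefficient is computed in Theorem~\ref{thm:sign}: each network contributes one real number $\alpha$ (Section~\ref{sec:networks}), and the product of the two numbers decides the sign (Section~\ref{sec:sign}). Finally, the two pieces of $\Gamma$ have numbers $\alpha$ of opposite signs (Section~\ref{sec:Y}), and integrality of the coefficients turns ``$\varepsilon$ small'' into the explicit, and crude, bound $M\ge10^{20}$ (Section~\ref{sec:proofs}).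

\section{Small edge weights and spanning trees}\label{sec:small}

Let $G$ be a graph without loops, with distinct edges $e,f$ and positive weights $x_g$ on the edges; put $x^A=\prod_{g\in A}x_g$. We sort the connected sets by the states of $e$ and $f$. For $a,b\in\{0,1\}$ let $J^{ab}=J^{ab}(G;x)$ be the sum of $x^A$ over all $A\subseteq E\setminus\{e,f\}$ such that $A$, together with $e$ if $a=1$ and with $f$ if $b=1$, is connected. Equivalently, let $G^{ab}$ be obtained from $G$ by contracting $e$ if $a=1$ and deleting it if $a=0$, and treating $f$ in the same way according to $b$; then $J^{ab}$ is the sum of $x^A$ over the connected sets of $G^{ab}$. The sums $J^{ab}$ do not involve $x_e$ and $x_f$. Put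
\[
D(G;x)=J^{11}J^{00}-J^{10}J^{01},
\]
and let $j_X(G;x)$ be the sum of $x^A$ over the connected sets $A\supseteq X$ of $G$.

\begin{lemma}\label{lem:D}
We have $j_e(G;x)\,j_f(G;x)-j_{ef}(G;x)\,j_\emptyset(G;x)=-x_ex_f\,D(G;x)$.
\end{lemma}

\begin{proof}
Put $K^{ab}=x_e^a\,x_f^b\,J^{ab}$. Then the left side equals
\[
(K^{11}+K^{10})(K^{11}+K^{01})-K^{11}(K^{11}+K^{10}+K^{01}+K^{00})=K^{10}K^{01}-K^{11}K^{00},
\]
and both products on the right carry the factor $x_ex_f$.
\end{proof}

So a counterexample is a graph with $D>0$ for unit weights. The next lemma shows that small weights can be simulated by unit weights.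

\begin{lemma}\label{lem:subdiv}
Let $G'$ be obtained from $G$ by replacing each edge $g\ne e,f$ by a path of $n_g\ge1$ edges. Give all edges of $G'$ the weight $\lambda>0$ and each edge $g\neq e,f$ of $G$ the weight $x_g=\lambda/n_g$. Then $J^{ab}(G';\lambda)=C\,J^{ab}(G;x)$ for all $a,b$, where $C=\prod_{g\ne e,f}n_g\lambda^{n_g-1}$. Hence $D(G';\lambda)=C^2D(G;x)$.
\end{lemma}

\begin{proof}
Let $A'$ be counted by $J^{ab}(G';\lambda)$. If $A'$ missed two edges of one path, the interior vertices between them would be cut off; so each path is complete or lacks exactly one edge. For any $A'$ with this property, every interior vertex of a path is joined to an end of the path, and the path joins its two ends if and only if it is complete. Hence $A'$ is counted if and only if the set $A$ of edges $g$ with complete paths is counted by $J^{ab}(G;x)$. For fixed $A$, an edge $g\in A$ contributes $\lambda^{n_g}=n_g\lambda^{n_g-1}x_g$, and an edge $g\notin A$ contributes $n_g\lambda^{n_g-1}$.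
\end{proof}

For $G_M$ we have $\lambda/n_g=\varepsilon c_g$ with $\varepsilon=\lambda/(2M)$. We are therefore led to study $D$ for weights $\varepsilon c_g$ as $\varepsilon\to0$, where the smallest connected sets, the spanning trees, dominate.

We recall the two facts on spanning trees that we use. Let $H$ be a connected graph with positive \emph{conductances} $c_g$, parallel edges allowed, and let $\tau(H)=\sum_Tc^T$, summed over spanning trees. The Laplacian $L$ acts on functions $\varphi$ on the vertices by $(L\varphi)_y=\sum_{g=yy'}c_g(\varphi_y-\varphi_{y'})$; its kernel consists of the constants. For a vertex set $U$, let $H/U$ be $H$ with the vertices of $U$ identified; loops that arise play no role for $\tau$ and $L$.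
\begin{itemize}
\item[(K1)] \emph{Matrix-tree theorem.} For nonempty $U$, $\tau(H/U)$ is the determinant of $L$ with the rows and columns of $U$ deleted.
\item[(K2)] \emph{Effective resistance.} For distinct vertices $u,v$ let $x$ solve $Lx=\mathbf 1_u-\mathbf 1_v$; it is unique up to a constant and is called the \emph{potential} from $u$ to $v$. Then $\tau(H/\{u,v\})=R\,\tau(H)$ with $R=R_H(u,v)=x_u-x_v$.
\end{itemize}
Fact (K2) follows from (K1): normalize $x_v=0$, delete the row and column of $v$, and compute $x_u$ by Cramer's rule.

Now let $G$ have $n$ vertices, let $e=uv$ and $f=zw$ be non-parallel, and let $H=G^{00}$ be connected, with conductances $c_g$. Put $\tau^{ab}=\tau(G^{ab})$. Since $G^{ab}$ has $n-a-b$ vertices, $J^{ab}(G;\varepsilon c)=\tau^{ab}\varepsilon^{n-1-a-b}+O(\varepsilon^{n-a-b})$, and so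
\begin{equation}\label{eq:leading}
D(G;\varepsilon c)=(\tau^{11}\tau^{00}-\tau^{10}\tau^{01})\,\varepsilon^{2n-4}+O(\varepsilon^{2n-3}).
\end{equation}

\begin{proposition}\label{prop:trees}
In this setting $\tau^{11}\tau^{00}\le\tau^{10}\tau^{01}$, with equality if and only if the potential $x$ from $u$ to $v$ in $H$ satisfies $x_z=x_w$.
\end{proposition}

\begin{proof}
By (K2), $\tau^{10}/\tau^{00}=R_H(u,v)$ and $\tau^{11}/\tau^{01}=R_{H/\{z,w\}}(u,v)$. Write $R=R_H(u,v)=x^{\mathsf T}Lx$. For every $\varphi$ with $\varphi_u-\varphi_v=1$, the Cauchy--Schwarz inequality gives $1=\varphi^{\mathsf T}Lx\le(\varphi^{\mathsf T}L\varphi)^{1/2}R^{1/2}$, with equality if and only if $\varphi-x/R$ is constant. So $1/R$ is the minimum of $\varphi^{\mathsf T}L\varphi$ over such $\varphi$. For $H/\{z,w\}$ the same form is minimized under the additional constraint $\varphi_z=\varphi_w$. The minimum cannot decrease, and it is unchanged if and only if $x/R$ satisfies the constraint.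
\end{proof}

Thus the leading coefficient in \eqref{eq:leading} is never positive. A graph with $D>0$ for all small $\varepsilon$ must have $x_z=x_w$, and then the sign is decided at a higher order. The coefficient of $\varepsilon^{2n-3}$ involves connected sets with one cycle, to which (K1) and (K2) do not apply. The construction below forces $x_z=x_w$ by symmetry, and forces it so robustly that the sets with a cycle drop out of that coefficient.

\section{Four-terminal networks and symmetric gadgets}\label{sec:networks}

Fix the set of \emph{terminals} $S=\{1,2,3,4\}$. A \emph{network} is a connected graph $N$ without loops (parallel edges are allowed), with $V(N)\supseteq S$, positive conductances $c_g$, and no edge inside $S$. The vertices outside $S$ are \emph{interior}, and $m$ is their number.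

If $N$ is attached to the rest of a graph only through $S$, then what the rest sees of an edge set of $N$ is which terminals it connects. Call $A\subseteq E(N)$ \emph{rooted} if every component of $(V(N),A)$ contains a terminal, and call the partition of $S$ induced by the components the \emph{type} of $A$. For a partition $Q$ of $S$ with $|Q|$ blocks let $\operatorname{rk}Q=4-|Q|$. There are fifteen partitions: the finest one $\hat0$ of rank $0$; six of rank $1$, each named by its two-element block $ij$; seven of rank $2$, namely four of shape $3|1$ and three of shape $2|2$; and the coarsest one $\hat1$ of rank $3$.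

Let $Z_Q(\varepsilon)=\sum_A\varepsilon^{|A|}c^A$, summed over the rooted sets of type $Q$. Such a set has $|Q|$ components on $m+4$ vertices, so $|A|\ge m+\operatorname{rk}Q$, with equality if and only if $A$ is a forest. Let $\phi_Q$ be the sum of $c^A$ over the rooted forests of type $Q$. Those of type $\hat0$ are the spanning trees of $N/S$ and those of type $\hat1$ are the spanning trees of $N$, so $s:=\phi_{\hat0}=\tau(N/S)>0$ and $\phi_{\hat1}=\tau(N)>0$. With $p_Q=\phi_Q/s$ we have $p_{\hat0}=1$, $p_{\hat1}>0$, and
\begin{equation}\label{eq:Z}
Z_Q(\varepsilon)=s\,\varepsilon^{m+\operatorname{rk}Q}\bigl(p_Q+\varepsilon\,\tilde p_Q+O(\varepsilon^2)\bigr)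
\end{equation}
for some numbers $\tilde p_Q$, which count sets with one cycle and which we never need to evaluate.

\begin{definition}\label{def:gadget}
A \emph{symmetric gadget} is a network $N=N^0$ with two distinct non-adjacent interior vertices $u,v$ and a conductance-preserving automorphism $\rho$ that fixes every terminal and exchanges $u$ and $v$. Let $N^1=N/\{u,v\}$; it is again a network, because $u,v$ are not adjacent. Superscripts $0,1$ mark quantities of $N^0,N^1$, and $d_Q=p^1_Q-p^0_Q$.
\end{definition}

The networks $N^0$ and $N^1$ arise from $N$ plus an edge $uv$ by deleting and by contracting that edge, so the numbers $d_Q$ measure how the state of the edge changes the way in which $N$ connects the terminals. Here is the basic case.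

\begin{example}\label{ex:W}
Let $W^0=K_{2,4}$, with interior vertices $z,w$ both joined to all terminals, and first take unit conductances. Exchanging $z$ and $w$ is the required automorphism. In $W^1$ a single interior vertex $t$ is joined to each terminal by two parallel edges. A rooted forest of $W^1$ joins $t$ to $k\ge1$ terminals, in $2^k$ ways for each $k$-set, and its type has that set as a block and otherwise singletons. This gives the row $\phi^1_Q$ below, with $4\cdot2=8$ for $\hat0$.

In $W^0$, type $\hat0$ lets each of $z,w$ choose one terminal: $16$ ways. Type $12$ has three edges, so one of $z,w$ is joined to $1$ and $2$ and the other to any one terminal: $2\cdot4=8$ ways. Type $12|34$ joins $1,2$ through one of $z,w$ and $3,4$ through the other: $2$ ways. A spanning tree of $K_{2,k}$ has $k+1$ edges, so exactly one of the $k$ terminals is joined to both $z$ and $w$; there are $k2^{k-1}$ such trees. Hence type $\hat1$ has $32$ forests, and type $123|4$ has $12$ forests with $z,w$ both in the component of $1,2,3$ and $2$ with one of them joined to $4$ only.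
\[
\begin{array}{c|ccccc}
Q&\hat0&\text{rank }1&3|1&2|2&\hat1\\\hline
\phi^0_Q&16&8&14&2&32\\
\phi^1_Q&8&4&8&0&16\\
d_Q&0&0&\frac18&-\frac18&0
\end{array}
\]
Merging $z$ and $w$ changes nothing outside rank $2$, and in rank $2$ it moves weight from the shape $2|2$ to the shape $3|1$, with a single number $\frac18$. If all conductances equal $c$, then $p_Q$ and $d_Q$ are multiplied by $c^{\operatorname{rk}Q}$. For the gadget $W$ of Figure~\ref{fig:gamma}, where $c=2$, the number is $\frac12$.
\end{example}

In $W$ all terminals play the same role. The pattern of the last row does not depend on this.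

\begin{lemma}\label{lem:alpha}
For every symmetric gadget $N$ there is a real number $\alpha=\alpha_N$ such that $d_Q=0$ if $\operatorname{rk}Q\in\{0,1,3\}$, $d_Q=\alpha$ if $Q$ has shape $3|1$, and $d_Q=-\alpha$ if $Q$ has shape $2|2$. Moreover, for all distinct $i,j\in S$,
\begin{equation}\label{eq:sep}
\sum_{\substack{\operatorname{rk}Q=2\\ Q\text{ separates }i,j}}d_Q=0 .
\end{equation}
\end{lemma}

\begin{proof}
The numbers $\phi_Q$ are not spanning tree counts, so (K2) does not apply to them directly. We probe them by attaching to $N$ the most general graph on $S$. For positive $a=(a_{ij})_{1\le i<j\le4}$ let $N^h\|a$ $(h=0,1)$ be $N^h$ together with the six edges $ij$ of the complete graph $K_4$ on $S$, with conductances $a_{ij}$.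

\emph{Step 1: there is a number $R$, independent of $a$, with $\tau(N^1\|a)=R\,\tau(N^0\|a)$.} Let $x$ be the potential from $u$ to $v$ in $N^0$, normalized by $x_1=0$. Since $\rho$ preserves conductances and exchanges $u,v$, we have $L(x\circ\rho)=(Lx)\circ\rho=\mathbf 1_v-\mathbf 1_u$. So $x+x\circ\rho$ is constant, and the constant is $2x_1=0$. For a terminal $i$ this gives $2x_i=0$. As $x$ vanishes on $S$, the edges of $K_4$ add nothing to $Lx$, so $x$ is also the potential from $u$ to $v$ in $N^0\|a$. By (K2) the claim holds with $R=x_u-x_v$.

\emph{Step 2: a polynomial identity.} Let $T$ be a spanning tree of $N^h\|a$, and write $T=F\cup B$ with $F\subseteq E(N^h)$ and $B\subseteq E(K_4)$. The forest $F$ is rooted, since a component without terminals meets no edge of $B$ and would be a component of $T$. If $F$ has type $Q$, contracting its components shows that $B$ is a spanning tree of $K_4/Q$, the graph obtained by identifying each block to a point. Conversely, every such pair $(F,B)$ gives a spanning tree. Hence $\tau(N^h\|a)=\sum_Q\phi^h_Q\,\kappa_Q(a)$, where $\kappa_Q(a)=\tau(K_4/Q)$ is homogeneous of degree $3-\operatorname{rk}Q$.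 By Step~1, $\sum_Q(\phi^1_Q-R\phi^0_Q)\kappa_Q(a)=0$ for all positive $a$, hence as polynomials. Degree $3$ comes from $Q=\hat0$ alone and gives $s^1=Rs^0$. Dividing by $s^1$,
\[
\sum_Qd_Q\,\kappa_Q(a)=0\quad\text{identically in }a .
\]
We have $d_{\hat0}=1-1=0$, and degree $0$ gives $d_{\hat1}=0$.

\emph{Step 3: degree $2$.} A pair $B$ of edges is a spanning tree of $K_4/ij$ if and only if $B\cup\{ij\}$ is a spanning tree of $K_4$. The coefficient of $a_{12}a_{13}$ therefore gives $d_{14}+d_{24}+d_{34}=0$. Permuting terminals, $\sum_{j\ne i}d_{ij}=0$ for each $i$, and adding these four equations gives $\sum_{i<j}d_{ij}=0$. The coefficient of $a_{12}a_{34}$ gives $d_{13}+d_{14}+d_{23}+d_{24}=0$, so $d_{12}+d_{34}=0$; the other two perfect matchings give $d_{13}+d_{24}=0$ and $d_{14}+d_{23}=0$. The equation at terminal $2$ now reads $0=d_{12}+d_{23}+d_{24}=d_{12}-d_{14}-d_{13}$, and adding the equation $d_{12}+d_{13}+d_{14}=0$ at terminal $1$ gives $d_{12}=0$. The system is invariant under permutations of $S$, so all $d_{ij}$ vanish.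

\emph{Step 4: degree $1$.} For $Q$ of rank $2$, $\kappa_Q$ is the sum of $a_{ij}$ over the pairs separated by $Q$, so the coefficient of $a_{ij}$ is \eqref{eq:sep}. Let $\alpha_i=d_{\{i\}|S\setminus\{i\}}$, $\beta_1=d_{12|34}$, $\beta_2=d_{13|24}$, $\beta_3=d_{14|23}$. The six equations \eqref{eq:sep} are
\begin{align*}
\alpha_1+\alpha_2=\alpha_3+\alpha_4&=-(\beta_2+\beta_3),\\
\alpha_1+\alpha_3=\alpha_2+\alpha_4&=-(\beta_1+\beta_3),\\
\alpha_1+\alpha_4=\alpha_2+\alpha_3&=-(\beta_1+\beta_2).
\end{align*}
Adding the left-hand equalities two at a time gives $\alpha_1=\alpha_4$, $\alpha_1=\alpha_3$ and $\alpha_1=\alpha_2$; call the common value $\alpha$. Then any two of the $\beta$'s add up to $-2\alpha$, so each equals $-\alpha$.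
\end{proof}

\begin{remark}\label{rem:hyp}
The automorphism enters only in Step~1, where it makes the potential constant on $S$. Without it the lemma fails: if $u$ is joined to $1,2,3$ and $v$ to $3,4$, then no rooted forest of $N^0$ has type $14$, while $N^1$ has one, so $d_{14}>0$.

The number $\alpha$ survives because Step~4 has seven unknowns and only six equations. With three terminals, the middle rank has three unknowns and the three equations $d_{13}+d_{23}=d_{12}+d_{23}=d_{12}+d_{13}=0$, so all differences $d_Q$ vanish. This is the reason for taking four terminals.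
\end{remark}

\section{The sign formula}\label{sec:sign}

We now glue two symmetric gadgets. Quantities of the second gadget are marked by a prime, except that its coefficients in \eqref{eq:Z} are written $q_P,\tilde q_P$.

\begin{theorem}\label{thm:sign}
Let $N$ (with $u,v$) and $N'$ (with $z,w$) be symmetric gadgets that share exactly the terminals $S$, and let $\alpha=\alpha_N$, $\alpha'=\alpha_{N'}$. Let $G$ be their union together with the edges $e=uv$ and $f=zw$, and let $n$ be its number of vertices. With weights $\varepsilon c_g$ on the edges other than $e,f$,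
\[
J^{11}J^{00}-J^{10}J^{01}=-6\,\alpha\alpha'\;s^0s^1s'^0s'^1\;T\;\varepsilon^{2n-3}+O(\varepsilon^{2n-2})
\]
for a number $T>0$. So if $\alpha\alpha'<0$, then $J^{11}J^{00}>J^{10}J^{01}$ for all small $\varepsilon>0$.
\end{theorem}

\begin{proof}
\emph{Gluing.} We have $G^{ab}=N^a\cup N'^b$. For partitions $Q,P$ of $S$ let $Q\vee P$ be the finest partition coarser than both. We claim that $A$ is connected in $G^{ab}$ if and only if $A\cap E(N^a)$ and $A\cap E(N'^b)$ are rooted and their types $Q,P$ satisfy $Q\vee P=\hat1$. If $A$ is connected, take a path in $A$ from an interior vertex of one gadget to a terminal; up to its first terminal it stays in that gadget, so both parts are rooted. If both parts are rooted, every vertex is joined to a terminal, and two terminals are joined in $A$ if and only if they lie in one block of $Q\vee P$. This proves the claim, and so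
\[
J^{ab}=\sum_{Q\vee P=\hat1}Z^a_Q(\varepsilon)\,Z'^b_P(\varepsilon).
\]
All sums below run over pairs with $Q\vee P=\hat1$. Such a pair has $\operatorname{rk}Q+\operatorname{rk}P\ge3$: choosing a tree on each block of $Q$ and of $P$ gives $\operatorname{rk}Q+\operatorname{rk}P$ edges that connect four points. The gadgets $N^a,N'^b$ have $m-a$ and $m'-b$ interior vertices, where $m+m'+4=n$. By \eqref{eq:Z},
\begin{equation}\label{eq:Jexp}
J^{ab}=s^as'^b\,\varepsilon^{n-1-a-b}\bigl(T^{ab}+\varepsilon\,U^{ab}+O(\varepsilon^2)\bigr),
\end{equation}
where
\begin{align*}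
T^{ab}&=\sum_{\operatorname{rk}Q+\operatorname{rk}P=3}p^a_Q\,q^b_P,\\
U^{ab}&=\sum_{\operatorname{rk}Q+\operatorname{rk}P=3}\bigl(\tilde p^{\,a}_Q\,q^b_P+p^a_Q\,\tilde q^{\,b}_P\bigr)+\sum_{\operatorname{rk}Q+\operatorname{rk}P=4}p^a_Q\,q^b_P .
\end{align*}
One observation is used repeatedly. If one of $Q,P$ has rank $1$, with block $ij$, and the other has rank $2$, then $Q\vee P=\hat1$ if and only if the rank $2$ partition separates $i$ and $j$. So by \eqref{eq:sep}, for a fixed partition of rank $1$, the differences $d$, and likewise $d'$, sum to $0$ over its partners of rank $2$.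

\emph{The leading term.} We have $T^{1b}-T^{0b}=\sum d_Q\,q^b_P$ over pairs of rank sum $3$. By Lemma~\ref{lem:alpha} only $\operatorname{rk}Q=2$, $\operatorname{rk}P=1$ contributes, and for each such $P$ the sum over $Q$ is $0$. So $T^{ab}$ does not depend on $a$, and, exchanging the roles of the gadgets, not on $b$. Call its value $T$. All terms are nonnegative, so $T\ge p^0_{\hat1}\,q^0_{\hat0}=p^0_{\hat1}>0$.

By \eqref{eq:Jexp}, both $J^{11}J^{00}$ and $J^{10}J^{01}$ have the prefactor $s^0s^1s'^0s'^1\varepsilon^{2n-4}$. The terms $T^2$ cancel, and
\[
J^{11}J^{00}-J^{10}J^{01}=s^0s^1s'^0s'^1\,T\,\Delta\,\varepsilon^{2n-3}+O(\varepsilon^{2n-2}),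
\]
where $\Delta=U^{11}+U^{00}-U^{10}-U^{01}$.

\emph{The mixed difference.} The difficulty is that $U^{ab}$ contains the unknown numbers $\tilde p,\tilde q$. But each term of $U^{ab}$ has the form $\xi^a\eta^b$, and
\[
\xi^1\eta^1+\xi^0\eta^0-\xi^1\eta^0-\xi^0\eta^1=(\xi^1-\xi^0)(\eta^1-\eta^0),
\]
so in $\Delta$ each unknown is multiplied by a difference controlled by Lemma~\ref{lem:alpha}. The terms $\tilde p_Q\,q_P$ contribute $\sum(\tilde p^{\,1}_Q-\tilde p^{\,0}_Q)\,d'_P$ over pairs of rank sum $3$. Here $d'_P=0$ unless $\operatorname{rk}P=2$ and $\operatorname{rk}Q=1$, and for each such $Q$ the sum of $d'_P$ over its partners is $0$. So these terms contribute $0$, and so do the terms $p_Q\,\tilde q_P$, by the same argument with the gadgets exchanged. The terms of rank sum $4$ contribute $\sum d_Q\,d'_P$, which vanishes on the rank pairs $(1,3)$ and $(3,1)$. Two partitions of rank $2$ have join $\hat1$ if and only if they are distinct. With four partitions of shape $3|1$ and three of shape $2|2$,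
\[
\Delta=\sum_{\operatorname{rk}Q=2}d_Q\sum_{\operatorname{rk}P=2}d'_P-\sum_{\operatorname{rk}Q=2}d_Q\,d'_Q=(4-3)^2\alpha\alpha'-7\alpha\alpha'=-6\,\alpha\alpha'.\qedhere
\]
\end{proof}

\begin{remark}\label{rem:both}
By \eqref{eq:Jexp}, $\tau^{ab}=s^as'^b\,T$, so $e$ and $f$ are exactly uncorrelated in the random spanning tree of $G$ weighted by the conductances. For this, the symmetry of $N$ alone would suffice: the potential of Step~1 above, extended by $0$ to $N'$, has $x_z=x_w$, and Proposition~\ref{prop:trees} applies. The symmetry of $N'$ is what removes the terms $\tilde p_Q\,q_P$ from $\Delta$.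

By Lemma~\ref{lem:D}, for small $\varepsilon$ and $\alpha\alpha'\ne0$ the sign of $j_ej_f-j_{ef}\,j_\emptyset$ is the sign of $\alpha\alpha'$. Gluing two copies of $W$ gives $\alpha\alpha'=\frac14$ and a positive value, as the conjecture predicts. A counterexample needs a gadget with $\alpha<0$ to glue to $W$.
\end{remark}

\section{A gadget with negative $\alpha$}\label{sec:Y}

In $W$, merging the two vertices destroys the ability to join two disjoint pairs of terminals, so $\alpha_W=-d_{12|34}=\frac12>0$. We want a gadget in which merging $u$ and $v$ helps to join two disjoint pairs, that is, $\phi^1_{12|34}/\phi^0_{12|34}>s^1/s^0$.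

Let $Y$ be the subgraph of $\Gamma$ formed by the $14$ edges other than $e$ that meet $\ell_1,\ell_2,r_1,r_2,u,v$, with conductances $c_g$ (Figure~\ref{fig:gamma}, left). It is a network, $u$ and $v$ are not adjacent in it, and the simultaneous exchange $\ell_1\leftrightarrow\ell_2$, $r_1\leftrightarrow r_2$, $u\leftrightarrow v$ is a conductance-preserving automorphism fixing $S$. So $Y$ is a symmetric gadget, and $\Gamma=Y\cup W\cup\{e,f\}$. To join $1$ with $2$ and $3$ with $4$ one needs two disjoint routes from left to right. In $Y^0$ these are the two direct edges $\ell_kr_k$ or the two crossed paths through $u$ and $v$. Merging $u$ and $v$ into a vertex $t$ destroys the crossed pair but creates a detour $\ell_ktr_k$ for either direct edge. The next lemma shows that the gain wins.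

\begin{lemma}\label{lem:Y}
$\alpha_Y=-\dfrac{7}{1620}$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:alpha}, $\alpha_Y=-d_{12|34}$, so we need $s^0,s^1,\phi^0_{12|34},\phi^1_{12|34}$.

\emph{The numbers $s^0,s^1$.} By (K1) these are the determinants of the Laplacians restricted to the interior vertices. We eliminate vertices by the Schur complement formula
\[
\det\begin{pmatrix}B_1&B_2\\ B_2^{\mathsf T}&B_3\end{pmatrix}=\det B_1\cdot\det\bigl(B_3-B_2^{\mathsf T}B_1^{-1}B_2\bigr).
\]
On the coordinates $(\ell_1,\ell_2,r_1,r_2)$ let $\Pi$ be the permutation matrix exchanging $\ell_k\leftrightarrow r_k$ for $k=1,2$, and $\Pi'$ the one exchanging $\ell_1\leftrightarrow r_2$, $\ell_2\leftrightarrow r_1$. The vectors $(1,1,1,1)$, $(1,1,-1,-1)$, $(1,-1,1,-1)$, $(1,-1,-1,1)$ are common eigenvectors, with eigenvalues $+1,-1,+1,-1$ for $\Pi$ and $+1,-1,-1,+1$ for $\Pi'$. The diagonal entry at each $\ell_k,r_k$ is $2+2+2+1=7$.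

In $Y^0$ the entries at $u,v$ are $2$. Eliminating $u$ and $v$ gives the factor $2\cdot2$ and the matrix $7I-2\Pi-\frac12(I+\Pi')$, with eigenvalues $4,9,5,8$. So $s^0=4\cdot1440=5760$.

In $Y^1$ the vertex $t$ is joined to each of $\ell_1,\ell_2,r_1,r_2$ with conductance $1$. Eliminating $t$ gives the factor $4$ and the matrix $7I-2\Pi-\frac14\mathbf 1\mathbf 1^{\mathsf T}$, with eigenvalues $4,9,5,9$. So $s^1=4\cdot1620=6480$. As a check, the potential from $u$ to $v$ in $Y^0$ is $x_u=-x_v=\frac9{16}$, $x_{\ell_1}=x_{r_2}=-x_{\ell_2}=-x_{r_1}=\frac1{16}$, $x|_S=0$, and indeed $s^1/s^0=\frac98=x_u-x_v$.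

\emph{Forests of type $12|34$.} In such a forest the path from $1$ to $2$ has the form $1,\ell_i,\dots,r_j,2$, the path from $3$ to $4$ has the form $3,\ell_{i'},\dots,r_{j'},4$, the two paths are disjoint, and they contain no further terminals. As there are only two vertices $\ell$ and two vertices $r$, each path contains exactly one of each. The four edges at the terminals contribute $2^4=16$. Once the pairing of the $\ell$'s with the $r$'s is chosen, there are $2$ ways to assign the pairs to the two paths. An additional edge between vertices on the paths would close a cycle or merge the two components; for the same reason a vertex among $u,v,t$ that is not on a path is attached by exactly one edge, all its neighbors being on the paths.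

In $Y^0$, the connections from an $\ell$ to an $r$ that avoid the terminals and the other $\ell,r$ are the edges $\ell_1r_1$, $\ell_2r_2$ and the paths $\ell_1ur_2$, $\ell_2vr_1$. The pairing $\ell_1r_1,\ell_2r_2$ uses the two edges (weight $2\cdot2$), and $u,v$ are attached in $2\cdot2$ ways, giving $2\cdot16\cdot4\cdot4=512$. The pairing $\ell_1r_2,\ell_2r_1$ uses the two paths (weight $1$), giving $2\cdot16=32$. So $\phi^0_{12|34}=544$.

In $Y^1$, the pairing $\ell_1r_2,\ell_2r_1$ would need $t$ on both paths and does not occur. For the pairing $\ell_1r_1,\ell_2r_2$, either both connections are direct and $t$ is attached in $4$ ways, giving $2\cdot16\cdot4\cdot4=512$, or one of the $2$ connections passes through $t$ (weight $1$) and the other is direct (weight $2$), giving $2\cdot16\cdot2\cdot2=128$. So $\phi^1_{12|34}=640$.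

Therefore
\[
d_{12|34}=\frac{640}{6480}-\frac{544}{5760}=\frac8{81}-\frac{17}{180}=\frac{160-153}{1620}=\frac7{1620}.\qedhere
\]
\end{proof}

\section{Proofs of Theorems~\ref{thm:main} and~\ref{thm:strong}}\label{sec:proofs}

Let $D(\varepsilon)=D(\Gamma;\varepsilon c)$. Theorem~\ref{thm:sign} gives $D(\varepsilon)>0$ for small $\varepsilon$ without saying how small. Integer conductances supply an explicit range.

\begin{lemma}\label{lem:range}
$D(\varepsilon)>0$ for $0<\varepsilon\le\dfrac1{2\cdot10^{20}}$.
\end{lemma}

\begin{proof}
By Example~\ref{ex:W} and Lemma~\ref{lem:Y}, $\alpha_Y\alpha_W<0$. Theorem~\ref{thm:sign} with $n=12$ gives $D(\varepsilon)=D_{21}\varepsilon^{21}+O(\varepsilon^{22})$ with $D_{21}>0$. Each $J^{ab}$ is a polynomial in $\varepsilon$ with nonnegative integer coefficients, because $c_g\in\{1,2\}$. So $D$ is a polynomial with integer coefficients, its terms of degree at most $20$ vanish, and $D_{21}\ge1$. At $\varepsilon=1$ each $J^{ab}$ is at most the sum of $c^A$ over all sets $A$ of the $22$ edges, which is $\prod_g(1+c_g)=3^{18}2^4$. Hence the sum of the absolute values of the coefficients of $D$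 is at most
\[
\bigl(J^{11}J^{00}+J^{10}J^{01}\bigr)\big|_{\varepsilon=1}\le2\,(3^{18}2^4)^2=2^9\,3^{36}<7.9\cdot10^{19}=:K,
\]
where we used $3^{18}<3.9\cdot10^8$. For $\varepsilon$ in the stated range, $D(\varepsilon)\ge\varepsilon^{21}(1-\varepsilon K)>0$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Apply Lemmas~\ref{lem:D} and~\ref{lem:subdiv} with unit weights on $G_M$. The weights on $\Gamma$ are $1/n_g=c_g/(2M)$, so
\[
j_e(G_M)\,j_f(G_M)-j_{ef}(G_M)\,j(G_M)=-\Bigl(\prod_gn_g\Bigr)^2D\Bigl(\frac1{2M}\Bigr),
\]
which is negative for $M\ge10^{20}$ by Lemma~\ref{lem:range}.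
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:strong}]
(a) Take $G_M$ with $M\ge\max(k,10^{20})$; it violates \eqref{eq:conj} by Theorem~\ref{thm:main}. The graph $\Gamma$ is simple and $e,f$ are disjoint, and both properties pass to $G_M$. A cycle of $G_M$ is the subdivision of a cycle of $\Gamma$, which has at least three edges. One of them differs from $e,f$ and becomes a path of at least $M$ edges, so the length exceeds $M\ge k$. The vertices $z,w$ have degree $5$, the vertices $1,2,3,4,\ell_k,r_k$ have degree $4$, the vertices $u,v$ have degree $3$, and subdivision vertices have degree $2$.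

(b) Under bond percolation a set $A$ has probability $p^{|A|}(1-p)^{|E|-|A|}$, which is proportional to $\lambda^{|A|}$ since $\lambda=p/(1-p)$. Give all edges of $G_M$ the weight $\lambda$. By Lemmas~\ref{lem:D} and~\ref{lem:subdiv}, $j_ej_f-j_{ef}\,j_\emptyset=-\lambda^2C^2D(\varepsilon)$ with $C>0$ and $\varepsilon=\lambda/(2M)\le1/(2\cdot10^{20})$. This is negative by Lemma~\ref{lem:range}. Dividing by $j_\emptyset^2$ gives $\Pr(e,f\in A)>\Pr(e\in A)\Pr(f\in A)$.

(c) Let $J^{ab}$ be the sums for $G_M$ with unit weights. Complementation maps the independent sets of $M^*(G_M)$ bijectively to the connected sets, and an independent set contains $e$ if and only if its complement avoids $e$. So $i_{ef}=J^{00}$, $i_e=J^{00}+J^{01}$, $i_f=J^{00}+J^{10}$, and $i$ is the sum of all four $J^{ab}$. Expanding, $i_ei_f-i_{ef}\,i=J^{10}J^{01}-J^{11}J^{00}$. By Lemma~\ref{lem:D} this equals $j_ej_f-j_{ef}\,j$ for $G_M$, which is negative by Theorem~\ref{thm:main}.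
\end{proof}
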